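# Joint invariant subspaces for commuting tuples with a spherical dilation and dominating Taylor spectrum

## 1. Dominating sets, spherical dilations and three joint spectra

Throughout, $H$ is a complex Hilbert space, inner products are linear in the first variable, $n\ge1$, $\mathbb B\subset\mathbb C^n$ is the open unit ball, $S=\partial\mathbb B$, and $\sigma$ (without an argument) is normalized surface measure on $S$. We write $\langle z,\zeta\rangle=\sum_i z_i\bar\zeta_i$ on $\mathbb C^n$, $H^\infty(\mathbb B)$ for the bounded analytic functions on $\mathbb B$, $|f|_M=\sup_{z\in M}|f(z)|$, and $|f|=|f|_{\mathbb B}$. A tuple $T=(T_1,\dots,T_n)\in\mathcal B(H)^n$ is always commuting.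

**Definition (dominating set).** A set $\Lambda\subset\mathbb C^n$ is dominating in $\mathbb B$ if $|f|_{\mathbb B}=|f|_{\mathbb B\cap\Lambda}$ for all $f\in H^\infty(\mathbb B)$.

Example 1. A dense subset of $\mathbb B$ is dominating, and so is the shell $\{1-\epsilon<|z|<1\}$, by the maximum principle. A set on which some $f\in H^\infty(\mathbb B)$, $f\ne0$, vanishes is not dominating; in particular finite sets are not. For $n=2$ the bidisc $\{|z_1|,|z_2|\le 1/\sqrt2\}$ is not dominating: $f=z_1$ has supremum $1$ on $\mathbb B$ but only $1/\sqrt2$ there.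

**Definition (spherical dilation).** A spherical unitary is a commuting tuple $U=(U_1,\dots,U_n)$ of normal operators with $\sum_iU_i^*U_i=I$. The tuple $T$ possesses a spherical dilation if there are a Hilbert space $K\supset H$ and a spherical unitary $U\in\mathcal B(K)^n$ with $p(T)=P_H\,p(U)|_H$ for every polynomial $p$ in $n$ variables.

A commuting normal tuple has a joint spectral measure $E$ on $\mathbb C^n$, and $\int(1-|z|^2)^2\,dE=(I-\sum_iU_i^*U_i)^2=0$ shows that for a spherical unitary $E$ is carried by $S$.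

Example 2 (Hardy space). Let $H^2(\sigma)$ be the closure of the polynomials in $L^2(\sigma)$ and let $T=M_z$ be the tuple of multiplications by $z_1,\dots,z_n$ on $H^2(\sigma)$. Multiplication by the coordinates on $K=L^2(\sigma)$ is a spherical unitary, because $\sum|\zeta_i|^2=1$ on $S$, and it dilates (even extends) $T$.

Example 3 (a shift and a backward shift). Let $V$ be the unilateral shift $Ve_k=e_{k+1}$ on $\ell^2(\mathbb N_0)$ and $W$ the bilateral shift on $\ell^2(\mathbb Z)$. On $H=\ell^2(\mathbb N_0)\otimes\ell^2(\mathbb N_0)$ put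
$$T=\tfrac1{\sqrt2}\,(V\otimes I,\ I\otimes V^*).$$
Since $V^a$ and $V^{*b}$ are the compressions of $W^a$ and $W^{*b}$, the tuple $U=\frac1{\sqrt2}(W\otimes I,\,I\otimes W^*)$ satisfies $p(T)=P_Hp(U)|_H$. It consists of commuting normal operators and $\sum U_i^*U_i=\frac12I+\frac12I=I$. So $T$ has a spherical dilation.

**Definition (Harte spectrum).** The left spectrum of $T$ is the set of $\lambda\in\mathbb C^n$ for which $H\to H^n$, $x\mapsto((\lambda_i-T_i)x)_i$, is not bounded below. The right spectrum is the set of $\lambda$ for which $H^n\to H$, $(x_i)\mapsto\sum_i(\lambda_i-T_i)x_i$, is not surjective. The Harte spectrum $\sigma^{\mathcal H}(T)$ is their union.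

The adjoint of the second map is $x\mapsto((\lambda_i-T_i)^*x)_i$. A bounded operator between Hilbert spaces is surjective exactly when its adjoint is bounded below. So $\lambda\in\sigma^{\mathcal H}(T)$ if and only if there are unit vectors $x_k$ with $(\lambda_i-T_i)x_k\to0$ for all $i$, or with $(\lambda_i-T_i)^*x_k\to0$ for all $i$.

**Definition (Taylor spectrum).** Let $\Lambda(\mathbb C^n)$ be the exterior algebra on $e_1,\dots,e_n$. The Koszul complex of $\lambda-T$ is $H\otimes\Lambda(\mathbb C^n)$ with the differential $d=\sum_i(\lambda_i-T_i)\otimes(e_i\wedge\,\cdot\,)$; one has $d^2=0$ because the $T_i$ commute. The Taylor spectrum $\sigma(T)$ is the set of $\lambda$ for which this complex is not exact.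

For $n=1$ the complex is $0\to H\to H\to0$ with the map $\lambda-T$, so both spectra are the usual spectrum. For $n=2$, with $A_i=\lambda_i-T_i$, it is
$$0\to H\xrightarrow{\ x\mapsto(A_1x,\,A_2x)\ }H^2\xrightarrow{\ (x_1,x_2)\mapsto A_1x_2-A_2x_1\ }H\to0 .$$
In general the first map is the one in the left spectrum, and the last map is, up to signs and order, the one in the right spectrum. If the complex is exact, then the first map is injective with closed range (a kernel, or all of $H$ when $n=1$), hence bounded below, and the last map is surjective. So $\sigma^{\mathcal H}(T)\subset\sigma(T)$. The Harte spectrum sees the two ends of the complex and the Taylor spectrum sees the middle as well.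

Example 4. For $T=M_z$ on $H^2(\sigma)$ and $\lambda\in\mathbb B$ let $c_\lambda(\zeta)=(1-\langle\zeta,\lambda\rangle)^{-n}$. The Cauchy formula (recalled in Section 6) gives $\langle g,c_\lambda\rangle=g(\lambda)$ for polynomials $g$. Hence $\langle (z_i-\lambda_i)g,c_\lambda\rangle=0$ and $(T_i-\lambda_i)^*c_\lambda=0$. So $\mathbb B\subset\sigma^{\mathcal H}(T)$, and this set is dominating. For the tuple of Example 3 take $\lambda=0$. The operator $V\otimes I$ is isometric, so the first map is bounded below; $I\otimes V^*$ is onto, so the last map is onto. Hence $0\notin\sigma^{\mathcal H}(T)$. But $(e_0\otimes e_0,0)$ lies in the kernel of the middle map, because $(I\otimes V^*)(e_0\otimes e_0)=0$, and it is not in the range of the first map, because $e_0\otimes e_0$ is orthogonal to the range of $V\otimes I$. Hence $0\in\sigma(T)\setminus\sigma^{\mathcal H}(T)$.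

**Definition (bicommutant spectrum).** $\sigma''(T)$ is the set of $\lambda\in\mathbb C^n$ for which $\sum_i(\lambda_i-T_i)B_i=I$ has no solution with all $B_i$ in the bicommutant $\{T\}''$.

Example 5. For $n=1$, $\sigma''(T)=\sigma(T)$, since $(\lambda-T)^{-1}$, when it exists, commutes with everything that commutes with $T$. For every $n$, if $\lambda_1\notin\sigma(T_1)$, then $B_1=(\lambda_1-T_1)^{-1}\in\{T\}''$ and $B_2=\dots=B_n=0$ solve the equation; so $\sigma''(T)\subset\sigma(T_1)\times\dots\times\sigma(T_n)$.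

**Lemma 1.** $\sigma(T)\subset\sigma''(T)$. In particular, if $\sigma(T)$ is dominating in $\mathbb B$, so is $\sigma''(T)$.

*Proof.* Let $\iota_i$ be the adjoint of $e_i\wedge$ on $\Lambda(\mathbb C^n)$. Since $(e_j\wedge)\iota_i+\iota_i(e_j\wedge)=\delta_{ij}$, we get $d\iota_i+\iota_id=\lambda_i-T_i$. Suppose $\lambda\notin\sigma''(T)$, so that $\sum(\lambda_i-T_i)B_i=I$ with $B_i\in\{T\}''$. Each $T_j$ lies in $\{T\}'$, so the $B_i$ commute with all $T_j$. Put $s=\sum_iB_i\iota_i$; then $ds+sd=\sum_iB_i(\lambda_i-T_i)=I$. If $d\xi=0$, then $\xi=d(s\xi)$, so the complex is exact and $\lambda\notin\sigma(T)$. A set that contains a dominating set is dominating. $\square$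

## 2. Replacing the Harte spectrum by the Taylor spectrum

A joint invariant subspace is a closed subspace invariant under every $T_i$; it is non-trivial if it is neither $\{0\}$ nor $H$. We call $T$ transitive if it has no non-trivial joint invariant subspace. The starting point is Theorem 20.1.9 of a printed mathematics book: *if $T$ possesses a spherical dilation and $\sigma^{\mathcal H}(T)$ is dominating in $\mathbb B$, then $T$ has a non-trivial joint invariant subspace.* The question is whether, for every $n$, this remains true when $\sigma^{\mathcal H}(T)$ is replaced by $\sigma(T)$. The hypothesis on the larger spectrum is weaker, so the statement is stronger. For $n=2$ it is known that the answer is positive (Didas 2002). We prove that it is positive for every $n$.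

**Theorem 1.** If $T$ has a spherical dilation and $\sigma(T)$ is dominating in $\mathbb B$, then $T$ has a non-trivial joint invariant subspace.

## 3. Cases by hand, and what a factorization of $p\mapsto p(0)$ gives

For $n=1$ the Taylor and Harte spectra coincide and the question reduces to Theorem 20.1.9. If $\dim H<\infty$, then by Example 5 the set $\sigma''(T)$ is finite, hence so is $\sigma(T)$, and the hypothesis of Theorem 1 never holds. If $T=U$ is itself a spherical unitary, then for $\lambda\in\mathbb B$ the operator $G=\sum_i(\lambda_i-U_i)(\lambda_i-U_i)^*=\int|\lambda-\zeta|^2dE(\zeta)$ is at least $(1-|\lambda|)^2I$. By Fuglede's theorem $U_i^*\in\{U\}''$, so $B_i=(\lambda_i-U_i)^*G^{-1}$ solves the equation in the definition of $\sigma''$. Thus $\sigma''(U)\cap\mathbb B=\emptyset$ and the hypothesis fails again.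

For $M_z$ on $H^2(\sigma)$ the vectors $x=y=1$ satisfy $\langle p(T)x,y\rangle=\int p\,d\sigma=p(0)$ for all polynomials $p$. The closed span of the functions $z_ip$ is the space of functions in $H^2(\sigma)$ orthogonal to $1$, an invariant subspace. For Example 3 the vectors $x=y=e_0\otimes e_0$ do the same job: $T_2x=0$, so $\langle p(T)x,x\rangle=\langle p(T_1,0)x,x\rangle=p(0)$, and the closed span of the vectors $T_ip(T)x$ is that of $\{e_k\otimes e_0:k\ge1\}$. Both are instances of one observation, which will be the last step of the proof.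

**Lemma 2.** Let $\dim H\ge2$ and suppose there are $x,y\in H$ with $\langle p(T)x,y\rangle=p(0)$ for all polynomials $p$. Then $T$ has a non-trivial joint invariant subspace.

*Proof.* Let $\mathcal M$ be the closed span of $\{T_ip(T)x:1\le i\le n,\ p\text{ a polynomial}\}$. It is invariant, and $\langle T_ip(T)x,y\rangle=(z_ip)(0)=0$ gives $\mathcal M\perp y$. As $\langle x,y\rangle=1$, we have $y\ne0$ and $\mathcal M\ne H$. If $\mathcal M\ne\{0\}$, we are done. If $\mathcal M=\{0\}$, then $T_ix=0$ for all $i$, and $\mathbb Cx$ is invariant and non-trivial, because $x\ne0$ and $\dim H\ge2$. $\square$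

So the aim is to write the functional $p\mapsto p(0)$ as $p\mapsto\langle p(T)x,y\rangle$.

## 4. Approximate eigenvectors and the middle of the Koszul complex

A sensible first attempt is to collect points $\lambda$ at which $p\mapsto p(\lambda)$ is nearly of the form $\langle p(T)x,x\rangle$ and to build $p\mapsto p(0)$ from them. At points of the Harte spectrum this works. Let $x_k$ be unit vectors with $(T_i-\lambda_i)x_k\to0$ for all $i$, and write $p-p(\lambda)=\sum_i(z_i-\lambda_i)q_i$ with polynomials $q_i$. Then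
$$\langle p(T)x_k,x_k\rangle-p(\lambda)=\sum_i\langle q_i(T)(T_i-\lambda_i)x_k,x_k\rangle\to0 ,$$
and the same holds if $(T_i-\lambda_i)^*x_k\to0$ for all $i$: move $(T_i-\lambda_i)^*$ to the right-hand $x_k$.

Now let $\lambda\in\sigma(T)\setminus\sigma^{\mathcal H}(T)$. By definition there are no unit vectors $x_k$ with $(\lambda_i-T_i)x_k\to0$ for all $i$, and none for the adjoints. The failure of exactness sits in the middle of the complex, in spaces of tuples of vectors, and the argument above has no vector to start from. This does not say that $p\mapsto p(\lambda)$ cannot be reached: in Example 3 at $\lambda=0$ the vector $e_0\otimes e_0$ reaches it exactly. It says only that approximate joint eigenvectors will not produce it.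

The way around is to stop looking at the tuple at the point $\lambda$ and to look at one operator $F(T)$, $F\in H^\infty(\mathbb B)$, at a time. From $F-F(\lambda)=\sum(z_i-\lambda_i)G_i$ one sees that if $F(T)-F(\lambda)$ were invertible, then $\lambda$ would lie outside $\sigma''(T)$, hence outside $\sigma(T)$. So any kind of non-exactness at $\lambda$ gives $F(\lambda)\in\sigma(F(T))$, and a dominating spectrum gives $\|F(T)\|=|F|$ for every $F$. Applied to powers of $F$, this equality says that $F(T)$ has spectral radius $|F|$, and a single operator does have approximate eigenvectors at every spectral point of maximal modulus. The vectors now depend on $F$ and not on $\lambda$. A Hahn–Banach argument, which tests one $F$ at a time, needs no more. It puts the unit ball of a suitable predual in the closed absolutely convex hull of the functionals $f\mapsto\langle f(T)x,x\rangle$ with $\|x\|=1$.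

A difficulty of a different kind then appears. Hahn–Banach delivers all the vectors $x_1,\dots,x_r$ of an approximation $\sum c_i\langle f(T)x_i,x_i\rangle$ at once, with no control of the mixed terms $\langle f(T)x_i,x_j\rangle$, so one cannot simply add the vectors up. We shall split the dilation space into two parts. On one part random phases reduce the error by a fixed factor; on the other, explicit peaking functions on $S$ do. An iteration finishes the proof.

## 5. The functional calculus, and two stronger theorems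

Let $A(\mathbb B)$ be the ball algebra: functions continuous on $\overline{\mathbb B}$ and analytic in $\mathbb B$. Put $f_r(z)=f(rz)$ and $\tilde f(z)=\overline{f(\bar z)}$. Polynomials are dense in $A(\mathbb B)$, since $f_r\to f$ uniformly as $r\to1$ and each $f_r$ with $r<1$ is a uniform limit of Taylor polynomials. If $T$ has a spherical dilation $U$ with spectral measure $E$, put $f(T):=P_Hf(U)|_H$ for $f\in A(\mathbb B)$, where $f(U)=\int_Sf\,dE$. Then $\|f(T)\|\le|f|$. For polynomials $f\mapsto f(T)$ is the ordinary, multiplicative calculus. By density it is a contractive unital homomorphism on $A(\mathbb B)$ that depends only on $T$.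

**Definition (null sequence).** A null sequence is a bounded sequence $(f_j)$ in $A(\mathbb B)$ with $f_j(z)\to0$ for all $z\in\mathbb B$.

By Montel's theorem null sequences tend to $0$ uniformly on compact subsets of $\mathbb B$. Example: $f_j=z_1^j$. We also record that
$$\int f_j\,g\,d\sigma\to0\qquad\text{for every null sequence }(f_j)\text{ and every } g\in L^1(\sigma). \tag{1}$$
Indeed, let $a_\alpha(f)$ be the Taylor coefficients of $f$ at $0$. Distinct monomials are orthogonal in $L^2(\sigma)$, because $\sigma$ is invariant under $\zeta_i\mapsto e^{i\theta_i}\zeta_i$. So $\int f\,\overline{\zeta^\alpha}\,d\sigma=a_\alpha(f)\int|\zeta^\alpha|^2d\sigma$ for polynomials, and by uniform approximation for all $f\in A(\mathbb B)$. If $(f_j)$ is null, then $a_\alpha(f_j)\to0$ by locally uniform convergence. So the sequence, bounded in $H^2(\sigma)$, tends to $0$ against all polynomials, hence weakly in $H^2(\sigma)$, hence weakly in $L^2(\sigma)$ (replace $g\in L^2(\sigma)$ by $P_{H^2(\sigma)}g$). Since $(f_j)$ is uniformly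 bounded and $L^2(\sigma)$ is dense in $L^1(\sigma)$, (1) follows.

**Definition (condition (A) and the $H^\infty$-calculus).** $T$ satisfies (A) if $f_j(T)\to0$ in the weak operator topology (WOT) for each null sequence. In that case, for $F\in H^\infty(\mathbb B)$, put $F(T):=\text{WOT-}\lim_{r\to1}F_r(T)$.

The limit exists: if $r_j,s_j\to1$, then $(F_{r_j}-F_{s_j})$ is null, so $\langle F_r(T)x,y\rangle$ has a limit as $r\to1$. Also $\|F(T)\|\le|F|$, and the definition agrees with the old one on $A(\mathbb B)$. We write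

(Iso) $\quad\|F(T)\|=|F|_{\mathbb B}$ for all $F\in H^\infty(\mathbb B)$.

Example 6. $M_z$ on $H^2(\sigma)$ satisfies (A), since $\langle f_j(T)x,y\rangle=\int f_jx\bar y\,d\sigma\to0$ by (1). It satisfies (Iso): $F_r(T)^*c_\lambda=\overline{F(r\lambda)}c_\lambda$ gives $F(T)^*c_\lambda=\overline{F(\lambda)}c_\lambda$ and $\|F(T)\|\ge|F(\lambda)|$. The tuple $T=0$ on $\mathbb C$ has a spherical dilation (multiplication by $z$ on $L^2(\sigma)$, with $\mathbb C$ embedded as the constants), satisfies (A) with $F(T)=F(0)$, and fails (Iso). The tuple $(1,0,\dots,0)$ on $\mathbb C$ is its own dilation and fails (A), as $f_j=z_1^j$ shows.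

**Definition (classes $C_{\cdot0}$ and $C_{0\cdot}$).** $T$ is of class $C_{\cdot0}$ if $f_j(T)^*\to0$ strongly for all null sequences, and of class $C_{0\cdot}$ if $T^*=(T_1^*,\dots,T_n^*)$ is of class $C_{\cdot0}$.

Example 7. $M_z$ on $H^2(\sigma)$ is of class $C_{\cdot0}$. We have $\langle f_j(T)^*z^\alpha,z^\beta\rangle=\langle z^\alpha,f_jz^\beta\rangle$, which vanishes unless $\beta\le\alpha$ and tends to $0$ since the Taylor coefficients of $f_j$ do. So $f_j(T)^*z^\alpha$ stays in a fixed finite-dimensional space and tends to $0$; boundedness gives strong convergence. For $n=1$ it is not of class $C_{0\cdot}$, since $\|z^jx\|=\|x\|$.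

**Definition (the space $Y$).** For $\lambda\in\mathbb B$ let $E_\lambda(f)=f(\lambda)$, let $Y=\overline{\rm span}\{E_\lambda:\lambda\in\mathbb B\}\subset A(\mathbb B)^*$ (norm closure), and for $x,y\in H$ let $[x\otimes y](f)=\langle f(T)x,y\rangle$, a functional of norm at most $\|x\|\|y\|$.

For $M_z$ one has $E_\lambda=[1\otimes c_\lambda]$ by the Cauchy formula.

**Theorem 2.** Let $T$ have a spherical dilation. Then $T$ has a non-trivial joint invariant subspace if either (a) $\sigma''(T)$ is dominating in $\mathbb B$, or (b) $T$ satisfies (A) and (Iso).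

**Theorem 3.** Let $H$ be separable, and let $T$ have a spherical dilation, satisfy (A), and be of class $C_{\cdot0}$ or $C_{0\cdot}$. The following are equivalent: (i) (Iso); (ii) for every $\lambda\in\mathbb B$ there are $x,y\in H$ with $\langle F(T)x,y\rangle=F(\lambda)$ for all $F\in H^\infty(\mathbb B)$; (iii) every $L\in Y$ has the form $[x\otimes y]$ with $\|x\|,\|y\|\le C_n\|L\|^{1/2}$, where $C_n$ depends only on $n$.

By Lemma 1, Theorem 1 follows from Theorem 2(a). Both theorems rest on Theorem 4 in Section 12, which is (i)$\Rightarrow$(iii) for class $C_{\cdot0}$.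

## 6. Multiplication, division and peaking on the sphere

We use the following facts from W. Rudin, *Function Theory in the Unit Ball of $\mathbb C^n$* (for $n=1$ they are classical).

(R1) Cauchy formula: $f(z)=\int_Sf(\zeta)(1-\langle z,\zeta\rangle)^{-n}d\sigma(\zeta)$ for $f\in A(\mathbb B)$, $z\in\mathbb B$. Moreover $\sup_{z\in\mathbb B}\int_S|1-\langle z,\zeta\rangle|^{-n+\epsilon}d\sigma<\infty$ for $\epsilon>0$ (Prop. 1.4.10); by Fatou's lemma the supremum may be taken over $\overline{\mathbb B}$.

(R2) (Glicksberg–König–Seever, Thm 9.4.4.) Let $M_0$ be the set of probability measures $\rho$ on $S$ representing $0$ for $A(\mathbb B)$, that is, $\int f\,d\rho=f(0)$. Every finite Borel measure on $S$ is $\mu=\mu_a+\mu_s$ with $\mu_a\ll\rho$ for some $\rho\in M_0$ and $\mu_s$ concentrated on an $F_\sigma$ set that is null for all $\rho\in M_0$.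

(R3) (Thm 10.1.2.) If $\Delta\subset S$ is compact and null for all $\rho\in M_0$, then for each $0\ne\varphi\in C(\Delta)$ there is $f\in A(\mathbb B)$ with $f|_\Delta=\varphi$ and $|f|<|\varphi|_\Delta$ on $\overline{\mathbb B}\setminus\Delta$.

**Definition (Henkin measure).** A complex measure $\nu$ on $S$ is Henkin if $\int f_j\,d\nu\to0$ for all null sequences.

Each $\rho\in M_0$ is Henkin, since $\int f_jd\rho=f_j(0)\to0$. Examples are $\sigma$ and, for $n\ge2$, the $\sigma$-singular measure $d\theta/2\pi$ on the circle $\{(e^{i\theta},0,\dots,0)\}$. A point mass at $(1,0,\dots,0)$ is not Henkin, as $f_j=z_1^j$ shows.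

The first lemma says that multiplication by a continuous function on $S$ preserves null sequences up to a uniformly small error.

**Lemma 3.** (a) Let $\psi$ be $C^1$ near $\overline{\mathbb B}$. For $f\in A(\mathbb B)$ the function $g(z)=\int_S\psi f\,(1-\langle z,\zeta\rangle)^{-n}d\sigma$ $(z\in\mathbb B)$ extends to an element of $A(\mathbb B)$ with $|g|\le C_\psi|f|$. If $(f_j)$ is null with corresponding $g_j$, then $\sup_{\overline{\mathbb B}}|\psi f_j-g_j|\to0$; in particular $(g_j)$ is null.
(b) If $\varphi\in C(S)$ and $(f_j)$ is null, there is a null sequence $(g_j)$ with $|\varphi f_j-g_j|_S\to0$.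
(c) If $\nu$ is Henkin and $h\in L^1(|\nu|)$, then $h\nu$ is Henkin.

*Proof.* **Step 1: the commutator kernel.** This step shows that $u:=\psi f-g$ is continuous up to the boundary. By the Cauchy formula, on $\mathbb B$,
$$u(z)=\int_Sk(z,\zeta)f(\zeta)\,d\sigma(\zeta),\qquad k(z,\zeta)=\frac{\psi(z)-\psi(\zeta)}{(1-\langle z,\zeta\rangle)^n}.$$
For $z\in\overline{\mathbb B}$, $\zeta\in S$ we have $|z-\zeta|^2=|z|^2+1-2\,{\rm Re}\langle z,\zeta\rangle\le2|1-\langle z,\zeta\rangle|$. Since $\psi$ is Lipschitz on $\overline{\mathbb B}$, $|k|\le C|1-\langle z,\zeta\rangle|^{1/2-n}$. By (R1) the integral defines $u$ on all of $\overline{\mathbb B}$, and $|u|\le C|f|$. For $\epsilon>0$ let $\chi_\epsilon:[0,\infty)\to[0,1]$ be continuous, $0$ on $[0,\epsilon/2]$ and $1$ on $[\epsilon,\infty)$. Let $k_\epsilon=\chi_\epsilon(|1-\langle z,\zeta\rangle|)\,k$, and let $u_\epsilon$ be defined like $u$ with $k_\epsilon$ for $k$. Then $k_\epsilon$ is continuous on $\overline{\mathbb B}\times S$, so $u_\epsilon\in C(\overline{\mathbb B})$.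 Where $k\ne k_\epsilon$ we have $|1-\langle z,\zeta\rangle|\le\epsilon$, so $|k-k_\epsilon|\le C\epsilon^{1/4}|1-\langle z,\zeta\rangle|^{1/4-n}$, and by (R1)
$$|u-u_\epsilon|\le C'\epsilon^{1/4}|f|\quad\text{on }\overline{\mathbb B}. \tag{2}$$
Hence $u\in C(\overline{\mathbb B})$ as a uniform limit. The function $g$ is analytic on $\mathbb B$ and equals $\psi f-u$, so it extends to an element of $A(\mathbb B)$, and $|g|\le(|\psi|+C)|f|$.

**Step 2: null sequences.** Let $(f_j)$ be null, with $u_j$ and $u_{j,\epsilon}$. By (1), $f_j\to0$ weakly in $L^2(\sigma)$. The set $\{k_\epsilon(z,\cdot):z\in\overline{\mathbb B}\}$ is the continuous image of a compact set, so it is compact in $L^2(\sigma)$, and a bounded weakly null sequence tends to $0$ uniformly on compact sets. So $u_{j,\epsilon}\to0$ uniformly for each $\epsilon$, and by (2) $u_j\to0$ uniformly. Then $g_j=\psi f_j-u_j$ is bounded and tends to $0$ on $\mathbb B$. This proves (a).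

**Step 3: continuous multipliers.** Let $\mathcal G$ be the set of $\varphi\in C(S)$ for which (b) holds for all null sequences. It contains $1$ and $z_i$ trivially, $\bar z_i$ by (a), and it is closed under linear combinations. For products, if $|\psi f_j-g_j|_S\to0$ and $|\varphi g_j-g_j'|_S\to0$ with null $(g_j),(g_j')$, then $|\varphi\psi f_j-g'_j|_S\le|\varphi|_S|\psi f_j-g_j|_S+|\varphi g_j-g_j'|_S\to0$. For uniform limits, let $\varphi^{(k)}\in\mathcal G$, $\varphi^{(k)}\to\varphi$ uniformly, with null sequences $(g_j^{(k)})_j$. Choose $j_1<j_2<\cdots$ such that for all $j\ge j_k$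
$$|\varphi^{(k)}f_j-g_j^{(k)}|_S<1/k\qquad\text{and}\qquad|g_j^{(k)}|\le1/k\ \text{ on }\ |z|\le1-1/k .$$
Put $g_j=g_j^{(k)}$ for $j_k\le j<j_{k+1}$ and $g_j=0$ for $j<j_1$. By the maximum principle $|g_j|\le|\varphi^{(k)}|_S|f_j|+1/k$, so $(g_j)$ is bounded; at each fixed $z\in\mathbb B$ it tends to $0$; and $|\varphi f_j-g_j|_S\le|\varphi-\varphi^{(k)}|_S|f_j|+1/k\to0$. By Stone–Weierstrass $\mathcal G=C(S)$.

**Step 4: densities.** For $\varphi\in C(S)$ and $(g_j)$ from (b), $\int f_j\varphi\,d\nu=\int g_j\,d\nu+o(1)\to0$. Since $(f_j)$ is bounded and $C(S)$ is dense in $L^1(|\nu|)$, (c) follows. $\square$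

The next lemma turns a point $\lambda$ into a relation among operators.

**Lemma 4.** Let $\lambda\in\mathbb B$. Every $F\in H^\infty(\mathbb B)$ can be written $F-F(\lambda)=\sum_i(z_i-\lambda_i)G_i$ with $G_i\in H^\infty(\mathbb B)$.

*Proof.* Let $f\in A(\mathbb B)$, $\alpha=1-\langle z,\zeta\rangle$, $\beta=1-\langle\lambda,\zeta\rangle$. Then $\beta-\alpha=\sum_i(z_i-\lambda_i)\bar\zeta_i$, and factoring $a^n-b^n$ with $a=\alpha^{-1}$, $b=\beta^{-1}$, $a-b=(\beta-\alpha)ab$ gives $\alpha^{-n}-\beta^{-n}=(\beta-\alpha)\sum_{k=1}^n\alpha^{-k}\beta^{-(n+1-k)}$. So the Cauchy formula yields $f-f(\lambda)=\sum_i(z_i-\lambda_i)g_i$ with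
$$g_i(z)=\sum_{k=1}^n\int_Sf(\zeta)\,\bar\zeta_i\,(1-\langle z,\zeta\rangle)^{-k}(1-\langle\lambda,\zeta\rangle)^{-(n+1-k)}\,d\sigma(\zeta).$$
Here $|\beta|\ge1-|\lambda|$. For $k\le n-1$ the terms are bounded by $C_\lambda|f|$ by (R1), because $|\alpha|\le2$ gives $|\alpha|^{-k}\le2^{n-1-k}|\alpha|^{-(n-1)}$. The term $k=n$ is bounded by $C_\lambda|f|$ by Lemma 3(a) with $\psi(\zeta)=\bar\zeta_i(1-\langle\lambda,\zeta\rangle)^{-1}$, which is $C^1$ near $\overline{\mathbb B}$. So $|g_i|\le C_\lambda|f|$. Apply this to $F_r$, $r<1$, where the bound is $C_\lambda|F|$. By Montel's theorem the functions $g_i^{(r)}$ converge locally uniformly along some $r_j\to1$ to bounded analytic $G_i$, and $F-F(\lambda)=\sum(z_i-\lambda_i)G_i$. $\square$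

The third lemma provides null sequences that are large on a fixed share of any measure while staying below a prescribed function on $S$.

**Lemma 5.** There are $c\in(0,1)$ and $N\in\mathbb N$, depending only on $n$, such that for every $0<\varphi\in C(S)$ and every finite positive Borel measure $\nu$ on $S$ there are a null sequence $(f_j)$ with $|f_j|\le\varphi$ on $S$ and Borel sets $\omega_j\subset S$ with $|f_j|\ge c\varphi$ on $\omega_j$ and $\nu(\omega_j)\ge\nu(S)/N$.

*Proof.* **Step 1: bumps and a sparse net.** We place Gaussian-like bumps at the points of a well separated set. Let $m$ be a large integer, $\delta=m^{-1/2}$, $h_\zeta(z)=\exp(-m(1-\langle z,\zeta\rangle))$. For $z,\zeta\in S$, $|h_\zeta(z)|=e^{-m|z-\zeta|^2/2}$. Fix an integer $A\ge2$, depending only on $n$, with $\sum_{t\ge1}(t+2)^{2n}e^{-t^2A^2/8}\le\frac1{32}$. Comparing volumes of disjoint balls of radius $s/2$ in $\mathbb R^{2n}$, a set with mutual distances $\ge s$ has at most $(2t+1)^{2n}$ points in a ball of radius $ts$. Let $\Gamma$ be a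 maximal subset of $S$ with mutual distances $\ge\delta$; it is finite and the open balls $B(\zeta,\delta)$, $\zeta\in\Gamma$, cover $S$. A ball of radius $A\delta$ contains at most $N:=(2A+1)^{2n}$ points of $\Gamma$. Join two points of $\Gamma$ when their distance is less than $A\delta$; each point has at most $N-1$ neighbors, so greedy coloring splits $\Gamma$ into $N$ subfamilies with mutual distances $\ge A\delta$. The corresponding unions of balls cover $S$. So for one subfamily $\Gamma'$ the set $\omega=S\cap\bigcup_{\zeta\in\Gamma'}B(\zeta,\delta)$ has $\nu(\omega)\ge\nu(S)/N$. Put $f=\frac13\sum_{\zeta\in\Gamma'}\varphi(\zeta)h_\zeta$.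

**Step 2: upper bound.** Choose $\tau>0$ with $\frac12\varphi(z)\le\varphi(\zeta)\le2\varphi(z)$ whenever $|z-\zeta|\le\tau$. Let $z\in S$. Since $\Gamma'$ has at most $(2/\delta+1)^{2n}$ points, those with $|z-\zeta|>\tau$ contribute at most
$$|\varphi|_S(2\sqrt m+1)^{2n}e^{-m\tau^2/2}\le\tfrac1{16}\min_S\varphi$$
to $\sum_{\Gamma'}\varphi(\zeta)|h_\zeta(z)|$, for $m$ large. At most one $\zeta_0\in\Gamma'$ has $|z-\zeta_0|<A\delta/2$. For $t\ge1$, at most $(t+2)^{2n}$ points of $\Gamma'$ satisfy $tA\delta/2\le|z-\zeta|<(t+1)A\delta/2$ (apply the count with $s=A\delta$ and radius $\frac{t+1}2s$), and for these $|h_\zeta(z)|\le e^{-mt^2A^2\delta^2/8}=e^{-t^2A^2/8}$. So the sum is at most $2\varphi(z)(1+\frac1{32})+\frac1{16}\varphi(z)\le3\varphi(z)$, that is, $|f|\le\varphi$ on $S$.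

**Step 3: lower bound on $\omega$.** For $z\in\omega$ there is $\zeta_0\in\Gamma'$ with $|z-\zeta_0|<\delta\le A\delta/2$. Take $m$ so large that $\delta<\tau$. Then $\varphi(\zeta_0)|h_{\zeta_0}(z)|\ge\frac12\varphi(z)e^{-1/2}$, the other points within $\tau$ contribute at most $2\varphi(z)/32$, and the far points at most $\varphi(z)/16$. So $3|f(z)|\ge(\frac12e^{-1/2}-\frac1{16}-\frac1{16})\varphi(z)\ge\frac3{20}\varphi(z)$, and $c=\frac1{20}$ works.

**Step 4: nullness.** On $|z|\le\rho<1$, $|f|\le|\varphi|_S(2\sqrt m+1)^{2n}e^{-m(1-\rho)}\to0$ as $m\to\infty$, and $|f|\le|\varphi|_S$ on $\overline{\mathbb B}$ by the maximum principle. Letting $m$ run through all large integers gives $(f_j)$ and $(\omega_j)$. $\square$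

## 7. Absolute continuity of the dilation, and how a dominating spectrum forces (Iso)

**Dimension.** In Theorem 2 we may assume $\dim H\ge2$. If $\dim H\le1$, then $\sigma''(T)$ has at most one point, so it is not dominating. Also (Iso) fails, because $F\mapsto F(T)$ would be an injective linear map of the infinite-dimensional space $H^\infty(\mathbb B)$ into $\mathcal B(H)$. If $T$ is transitive and $\dim H\ge2$, then for $x\ne0$ the closed span of $\{p(T)x\}$ is a non-zero invariant subspace, hence $H$, so $H$ is separable.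

**Standing assumption for Sections 7–9.** $H$ is separable, $T$ has a spherical dilation $U$ with spectral measure $E$, and either $T$ is transitive with $\dim H\ge2$, or $T$ satisfies (A).

Replace $K$ by the smallest reducing subspace of $U$ containing $H$, the closed span of $\{\varphi(U)h:\varphi\in C(S),h\in H\}$. It is separable, so there is a finite positive measure $\mu$ on $S$ with the same null sets as $E$.

**Lemma 6.** The measure $\mu$ is Henkin.

*Proof.* **Step 1: a projection attached to a small compact set.** Let $\Delta\subset S$ be compact, non-empty and null for all $\rho\in M_0$. By (R3) there is $g\in A(\mathbb B)$ with $g=1$ on $\Delta$ and $|g|<1$ on $\overline{\mathbb B}\setminus\Delta$. Then $g^k\to\chi_\Delta$ pointwise and boundedly on $S$, so $g^k(U)\to E(\Delta)$ strongly and $g^k(T)\to Q:=P_HE(\Delta)|_H$ in WOT. In $g^k(T)g^l(T)=g^{k+l}(T)$ let $l\to\infty$ to get $g^k(T)Q=Q$, and then $k\to\infty$ to get $Q^2=Q$. As $Q\ge0$, it is an orthogonal projection, and it commutes with all $T_i$.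

**Step 2: $Q=0$.** If (A) holds, then $Q=0$, because $(g^k)$ is null. If $T$ is transitive, the range of $Q$ is invariant, so $Q\in\{0,I\}$. Suppose $Q=I$. Then $\|E(\Delta)h\|^2=\langle Qh,h\rangle=\|h\|^2$, so $H\subset E(\Delta)K$. By (R3) every $\varphi\in C(\Delta)$ is $f|_\Delta$ for some $f\in A(\mathbb B)$, and
$$\pi(\varphi):=P_H\int_\Delta\varphi\,dE\,|_H=P_Hf(U)E(\Delta)|_H=f(T).$$
So $\pi$ is multiplicative, because $f\mapsto f(T)$ is, and $\pi(\bar\varphi)=\pi(\varphi)^*$. Thus $\pi$ is a $*$-homomorphism and the $T_i=\pi(z_i)$ are commuting normal operators. By Fuglede's theorem the spectral projections of $T_i$ commute with every $T_j$. Transitivity makes them $0$ or $I$, so each $T_i$ is scalar. Then every line is invariant, which contradicts transitivity since $\dim H\ge2$. Hence $Q=0$, that is, $E(\Delta)H=0$.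

**Step 3: conclusion.** By (R2), $\mu=\mu_a+\mu_s$ with $\mu_a\ll\rho\in M_0$ and $\mu_s$ concentrated on an $F_\sigma$ set $S_s$ that is null for all measures in $M_0$. $S_s$ is a countable union of compact sets as in Step 1, so $E(S_s)H=0$. Since $E(S_s)\varphi(U)h=\varphi(U)E(S_s)h=0$ and these $\varphi(U)h$ span $K$, $E(S_s)=0$ and $\mu(S_s)=0$. So $\mu=\mu|_{S\setminus S_s}=\mu_a|_{S\setminus S_s}\ll\rho$. As $\rho$ is Henkin, Lemma 3(c) shows that $\mu$ is. $\square$

**Densities.** For $x,y\in K$ let $D(x,y)\in L^1(\mu)$ be the density of $\langle E(\cdot)x,y\rangle$ with respect to $\mu$. It is sesquilinear, and for bounded Borel $\varphi,\psi$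
$$\int\varphi D(x,y)\,d\mu=\langle\varphi(U)x,y\rangle,\qquad D(\varphi(U)x,\psi(U)y)=\varphi\bar\psi\,D(x,y). \tag{3}$$
For finitely many vectors the matrix $(D(x_i,x_j))_{i,j}$ is a.e. positive semidefinite: for rational complex $c_i$, $\sum c_i\bar c_jD(x_i,x_j)=D(\sum c_ix_i,\sum c_ix_i)\ge0$ a.e. For $h\in L^1(\mu)$ put $L_h(f)=\int fh\,d\mu$, so that $\|L_h\|\le\|h\|_1$ in $A(\mathbb B)^*$. For $x,y\in H$ we have $[x\otimes y]=L_{D(x,y)}$. For $M_z$ on $H^2(\sigma)$ with $\mu=\sigma$ one simply has $D(x,y)=x\bar y$.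

**Lemma 7.** $T$ satisfies (A). The map $F\mapsto F(T)$ on $H^\infty(\mathbb B)$ is multiplicative, and $F(T)\in\{T\}''$.

*Proof.* By Lemmas 6 and 3(c), $D(x,y)\mu$ is Henkin, so $\langle f_j(T)x,y\rangle=\int f_jD(x,y)d\mu\to0$ for null $(f_j)$; this is (A). For multiplicativity let $F,G\in H^\infty(\mathbb B)$, $x,y\in H$, $r_j\to1$. For fixed $j$, $F_{r_j}(T)G_s(T)\to F_{r_j}(T)G(T)$ in WOT as $s\to1$, so there are $s_j\to1$ with $\langle F_{r_j}(T)(G_{s_j}(T)-G(T))x,y\rangle\to0$. The sequence $F_{r_j}G_{s_j}-(FG)_{r_j}=F_{r_j}(G_{s_j}-G_{r_j})$ is null, so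
$$\langle(FG)(T)x,y\rangle=\lim_j\langle F_{r_j}(T)G_{s_j}(T)x,y\rangle=\lim_j\langle F_{r_j}(T)G(T)x,y\rangle=\langle F(T)G(T)x,y\rangle .$$
Finally $F(T)$ is a WOT-limit of norm limits of polynomials in $T$, and $\{T\}''$ is WOT-closed. $\square$

**Lemma 8.** If $T$ is transitive, $\dim H\ge2$, and $\sigma''(T)$ is dominating in $\mathbb B$, then (Iso) holds.

*Proof.* Let $\lambda\in\sigma''(T)\cap\mathbb B$ and $F\in H^\infty(\mathbb B)$. By Lemmas 4 and 7, $F(T)-F(\lambda)=\sum_i(T_i-\lambda_i)G_i(T)$ with $G_i(T)\in\{T\}''$. If $F(T)-F(\lambda)$ had an inverse $B$, then $B\in\{T\}''$, and $B_i=-G_i(T)B$ would satisfy $\sum(\lambda_i-T_i)B_i=I$, contrary to $\lambda\in\sigma''(T)$. So $F(\lambda)\in\sigma(F(T))$ and $|F(\lambda)|\le\|F(T)\|$. Taking suprema, $|F|=|F|_{\sigma''(T)\cap\mathbb B}\le\|F(T)\|\le|F|$. $\square$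

This is the only place where the spectrum is used; from here on we work with (Iso).

## 8. The space $Y$ and its functionals

We need two things: the functionals $[x\otimes y]$ lie in $Y$, and each element of $Y^*$ acts through some $F\in H^\infty(\mathbb B)$.

Let $f=\sum_kf_k$ be the homogeneous expansion. From $f_k(z)=\frac1{2\pi}\int f(e^{i\theta}z)e^{-ik\theta}d\theta$ we get $|f_k|\le|f|$, hence $|f_k(\lambda)|\le|\lambda|^k|f|$. So $E_\lambda=\sum_kE^{(k)}_\lambda$ with $E^{(k)}_\lambda(f)=f_k(\lambda)$ converges in norm, locally uniformly in $\lambda\in\mathbb B$. Each $E^{(k)}_\lambda=\sum_{|\alpha|=k}\lambda^\alpha a_\alpha$ is a polynomial in $\lambda$ with coefficients $a_\alpha\in A(\mathbb B)^*$. In particular $\lambda\mapsto E_\lambda$ is norm continuous. For $L\in A(\mathbb B)^*$ let $L^r(f)=L(f_r)$; then $\|L^r\|\le\|L\|$ and $E_\lambda^r=E_{r\lambda}$. Hence $L\mapsto L^r$ maps $Y$ into $Y$. Moreover $L^r\to L$ in norm as $r\to1$ for $L\in Y$: this is clear for $L=E_\lambda$, then for the span, then for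 $Y$ by contractivity.

**Lemma 9.** $L_h\in Y$ for every $h\in L^1(\mu)$. In particular $[x\otimes y]\in Y$ for $x,y\in H$.

*Proof.* First, $L_h^r=\int E_{r\zeta}h(\zeta)\,d\mu(\zeta)$ is a Bochner integral of a continuous $Y$-valued function against a finite measure, so $L_h^r\in Y$. If $\|L_h^r-L_h\|\not\to0$, there are $r_j\to1$, $\delta>0$ and $|f_j|\le1$ in $A(\mathbb B)$ with $|\int((f_j)_{r_j}-f_j)h\,d\mu|\ge\delta$. Pass to a locally uniformly convergent subsequence of $(f_j)$. Then $f_j(r_jz)-f_j(z)\to0$ for each $z\in\mathbb B$, so $((f_j)_{r_j}-f_j)$ is null. This contradicts that $h\mu$ is Henkin. So $L_h=\lim L_h^r\in Y$. $\square$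

**Lemma 10.** Let $\Phi\in Y^*$ and $F(\lambda)=\Phi(E_\lambda)$. Then $F\in H^\infty(\mathbb B)$, and for $L\in Y$, $x,y\in H$,
$$\Phi(L)=\lim_{r\to1}L(F_r),\qquad|\Phi(L)|\le|F|\,\|L\|,\qquad\Phi([x\otimes y])=\langle F(T)x,y\rangle. \tag{4}$$

*Proof.* Extend $\Phi$ to $A(\mathbb B)^*$ by Hahn–Banach. Then $F(\lambda)=\sum_k\Phi(E_\lambda^{(k)})$ is a locally uniformly convergent series of polynomials, so $F$ is analytic, and $|F|\le\|\Phi\|$. For $r<1$ we claim $\Phi(L^r)=L(F_r)$ on $Y$: for $L=E_\lambda$ both sides equal $F(r\lambda)$, and both sides are linear and continuous in $L$. Let $r\to1$ and use $L^r\to L$ for the first formula; $|L(F_r)|\le\|L\||F|$ gives the second; the third is the first with $L=[x\otimes y]$ and the definition of $F(T)$. $\square$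

## 9. The reducing part of the dilation space

The next construction isolates the part of the dilation space on which $f_j(T)$ behaves like $f_j(U)$ for null sequences. Let
$$K_-=\overline{\rm span}\{f(U)^*h:f\in A(\mathbb B),\ h\in H\}\supset H,\qquad R=\{k\in K_-:\varphi(U)k\in K_-\ \text{for all }\varphi\in C(S)\},$$
and $X=P_R|_H:H\to R$. The space $K_-$ is invariant under all $g(U)^*$, $g\in A(\mathbb B)$. $R$ is closed and reduces $U$, so it is invariant under $\varphi(U)$ for bounded Borel $\varphi$, $P_R$ commutes with $E$, and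
$$D(x,y)=D(P_Rx,P_Ry)+D((1-P_R)x,(1-P_R)y). \tag{5}$$

Example 8. For $M_z$ on $H^2(\sigma)$, $K_-$ contains all polynomials in $z,\bar z$, so $K_-=L^2(\sigma)=R$ and $X$ is the inclusion of $H^2(\sigma)$. For $T^*$ the role of $K_-$ is played by $\overline{\rm span}\{f(U)h\}=H^2(\sigma)$. Its largest reducing subspace is $\{0\}$: if $\varphi k\in H^2(\sigma)$ for all $\varphi\in C(S)$, then $\int\varphi k\,z_i\,d\sigma=0$ for all $\varphi$, because $\int gz_i\,d\sigma=0$ for $g\in H^2(\sigma)$. So $z_ik=0$ a.e. for each $i$ and $k=0$.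

**Lemma 11.** For $f\in A(\mathbb B)$ and $h\in H$:
$$P_{K_-}f(U)h=f(T)h,\qquad Xf(T)=f(U)X. \tag{6}$$
Moreover $R=\overline{\rm span}\{\varphi(U)Xh:\varphi\in C(S),h\in H\}$; in particular $X=0$ if and only if $R=0$.

*Proof.* For $g\in A(\mathbb B)$, $h'\in H$,
$$\langle f(U)h,g(U)^*h'\rangle=\langle(gf)(T)h,h'\rangle=\langle g(T)f(T)h,h'\rangle=\langle g(U)f(T)h,h'\rangle=\langle f(T)h,g(U)^*h'\rangle,$$
and $f(T)h\in H\subset K_-$; this is the first formula. Applying $P_R$, and using $R\subset K_-$, $Xf(T)h=P_RP_{K_-}f(U)h=P_Rf(U)h=f(U)Xh$. Finally let $k\in R$ be orthogonal to all $\varphi(U)Xh$. Then $\langle k,f(U)^*h\rangle=\langle f(U)k,h\rangle=\langle f(U)k,Xh\rangle=\langle k,f(U)^*Xh\rangle=0$, so $k\perp K_-$. As $k\in K_-$, $k=0$. $\square$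

**Lemma 12.** Let $(f_j)$ be null. (a) If $(k_j)\subset K_-$ is bounded, then $f_j(U)^*(k_j-P_Rk_j)\to0$ weakly. (b) $\|f_j(T)h-f_j(U)Xh\|\to0$ for $h\in H$.

*Proof.* (a) Put $k_j'=k_j-P_Rk_j\in K_-$ and let $r$ be the weak limit of a subsequence of $(f_j(U)^*k_j')$. Let $\varphi\in C(S)$. Lemma 3(b) gives $g_j\in A(\mathbb B)$ with $|\bar\varphi f_j-g_j|_S\to0$, so $\varphi(U)f_j(U)^*k_j'=g_j(U)^*k_j'+o(1)$ in norm, and $g_j(U)^*k_j'\in K_-$. Hence $\varphi(U)r\in K_-$ for every $\varphi$, so $r\in R$. But $k_j'\perp R$ and $R^\perp$ reduces $U$, so $r\perp R$ and $r=0$. Since $(f_j(U)^*k_j')$ is bounded and $0$ is its only weak cluster point along subsequences, it tends weakly to $0$.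

(b) Let $k=h-Xh\in K_-\ominus R$ and $v_j=P_{K_-}f_j(U)k$. By (6), and since $f_j(U)Xh\in R\subset K_-$, $f_j(T)h=f_j(U)Xh+v_j$. Now $P_Rv_j=P_Rf_j(U)k=f_j(U)P_Rk=0$, so (a) gives $f_j(U)^*v_j\to0$ weakly, and $\|v_j\|^2=\langle f_j(U)k,v_j\rangle=\langle k,f_j(U)^*v_j\rangle\to0$. $\square$

**The adjoint tuple.** $U^*$ is a spherical unitary, $p(T^*)=\tilde p(T)^*=P_Hp(U^*)|_H$ for polynomials, so $U^*$ is a spherical dilation of $T^*$ and $f(T^*)=\tilde f(T)^*$ for $f\in A(\mathbb B)$. The image of $\mu$ under $z\mapsto\bar z$ is again Henkin, since $\int f_j(\bar\zeta)d\mu=\overline{\int\tilde f_j\,d\mu}\to0$. So everything above applies to $T^*$. It gives $K_+=\overline{\rm span}\{f(U)h\}$, its largest $U$-reducing subspace $R_*$, and $X_*=P_{R_*}|_H$, with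
$$X_*f(T)^*=f(U)^*X_*,\qquad\|f_j(T)^*h-f_j(U)^*X_*h\|\to0. \tag{7}$$
In particular, if $R_*=0$, then $T$ is of class $C_{\cdot0}$; if $R=0$, then by Lemma 12(b) $T^*$ is of class $C_{\cdot0}$.

**Lemma 13.** If $T$ is transitive and $\dim H\ge2$, then $R=0$ or $R_*=0$.

*Proof.* Suppose both are non-zero. Then $X\ne0$ and $X_*\ne0$.

**Step 1: an intertwiner.** By (6) $\ker X$ is $T$-invariant, and by (7) $\ker X_*$ is $T^*$-invariant. $T^*$ is transitive too (orthogonal complements), so both maps are injective. Hence $Z=X_*^*:R_*\to H$ has dense range, and taking adjoints in (7), $f(T)Z=Zf(U)|_{R_*}$. So $XZU_i|_{R_*}=XT_iZ=U_iXZ$. By Fuglede–Putnam also $XZU_i^*|_{R_*}=U_i^*XZ$. Thus $XZ$ intertwines all polynomials in $U,U^*$, hence all $\varphi(U)$ with $\varphi\in C(S)$, hence the spectral projections: $XZE(\omega)|_{R_*}=E(\omega)XZ$ for Borel $\omega\subset S$.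

**Step 2: a dichotomy.** The space $H_\omega=\overline{ZE(\omega)R_*}$ is $T$-invariant, since $T_iZE(\omega)k=ZE(\omega)U_ik$. So it is $\{0\}$ or $H$. If $H_\omega=H$, then $E(\omega^c)X=0$, because $E(\omega^c)XZE(\omega)=E(\omega^c)E(\omega)XZ=0$ on $R_*$. If $H_\omega=\{0\}$, then $H_{\omega^c}=\overline{ZR_*}=H$ and in the same way $E(\omega)X=0$. So for each $\omega$, $E(\omega)X=0$ or $E(\omega^c)X=0$.

**Step 3: contradiction.** Take $h$ with $Xh\ne0$. The measure $\|E(\cdot)Xh\|^2$ vanishes on $\omega$ or on $\omega^c$ for every Borel $\omega$. Dividing the compact set $S$ into finitely many pieces of smaller and smaller diameter, one sees that it is a point mass at some $\zeta$. Then $E(\{\zeta\})X\ne0$, so $E(S\setminus\{\zeta\})X=0$ and $X(T_i-\zeta_i)=(U_i-\zeta_i)X=0$. As $X$ is injective, $T_i=\zeta_i$ for all $i$, contradicting transitivity. $\square$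

## 10. Hahn–Banach against one function at a time

For Sections 10–12 let $H$ be separable, let $T$ have a spherical dilation, satisfy (A) and (Iso), and be of class $C_{\cdot0}$. The standing assumption of Section 7 holds, so we use $\mu$, $D$, $R$, $X$ and all lemmas above. By (Iso), $\dim H=\infty$.

**Lemma 14.** If $L\in Y$, $\|L\|\le1$, $Z\subset H$ is finite-dimensional and $\epsilon>0$, there are finitely many unit vectors $x_i\in Z^\perp$ and scalars $c_i$ with $\sum|c_i|\le1$ and $\|L-\sum c_i[x_i\otimes x_i]\|<\epsilon$.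

*Proof.* **Step 1: separation.** If the claim fails, $L$ is outside the closed absolutely convex hull of $\{[x\otimes x]:x\in Z^\perp,\|x\|=1\}$ in $Y$, and Hahn–Banach gives $\Phi\in Y^*$ with $|\Phi(L)|>1$ and $|\Phi([x\otimes x])|\le1$ for these $x$. With $F$ as in Lemma 10, $M:=|F|\ge|\Phi(L)|>1$ and
$$|\langle F(T)x,x\rangle|\le1\quad\text{for all unit }x\in Z^\perp. \tag{8}$$
If $F$ is a constant $a$, then $F(T)=aI$ and (8) says $|a|\le1$, contrary to $M>1$. So $F$ is not constant.

**Step 2: approximate eigenvectors of $F(T)$.** By multiplicativity and (Iso), $\|F(T)^m\|=\|F^m(T)\|=M^m$, so the spectral radius of $F(T)$ is $M$. Pick $a\in\sigma(F(T))$ with $|a|=M$. It is a boundary point of the spectrum, so there are unit vectors $x_k$ with $(F(T)-a)x_k\to0$. We may assume $x_k\to x$ weakly; then $F(T)x=ax$.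

**Step 3: $x=0$.** Let $G=F/M$. By the maximum principle $|G|<1$ on $\mathbb B$, and $|\langle G^m(T)x,x\rangle|=\|x\|^2$ for all $m$. By the definition of $G^m(T)$ there are $\rho_m<1$, $\rho_m\to1$, such that $e_m:=(G^m)_{\rho_m}\in A(\mathbb B)$ satisfies $|\langle e_m(T)x,x\rangle|\ge\frac12\|x\|^2$. Since $|e_m|\le1$ and $|e_m(z)|\le(\max_{|w|\le|z|}|G(w)|)^m\to0$, $(e_m)$ is null, and (A) gives $\langle e_m(T)x,x\rangle\to0$. So $x=0$.

**Step 4: contradiction.** Thus $x_k\to0$ weakly, and since $Z$ is finite-dimensional $P_{Z^\perp}x_k-x_k\to0$ in norm. The vectors $w_k=P_{Z^\perp}x_k/\|P_{Z^\perp}x_k\|$ are unit vectors in $Z^\perp$ with $\langle F(T)w_k,w_k\rangle\to a$, and $|a|=M>1$ contradicts (8). $\square$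

The freedom to take $x_i\in Z^\perp$ yields weakly null vectors, which are used as follows.

**Lemma 15.** Let $(x_k),(y_k)\subset H$ be weakly null and $z\in H$. Then $\|[x_k\otimes z]\|\to0$ and $\|[z\otimes(y_k-X^*Xy_k)]\|\to0$.

*Proof.* **Step 1: the first limit.** If it fails, then after passing to a subsequence there are $\delta>0$ and $|f_k|\le1$ in $A(\mathbb B)$, pointwise convergent on $\mathbb B$, with $|\langle x_k,f_k(T)^*z\rangle|\ge\delta$. For any $k_m,l_m\to\infty$ the sequence $(f_{k_m}-f_{l_m})_m$ is null, so $f_{k_m}(T)^*z-f_{l_m}(T)^*z\to0$ by class $C_{\cdot0}$. Thus $(f_k(T)^*z)$ is a Cauchy sequence, hence norm convergent. As $x_k\to0$ weakly, $\langle x_k,f_k(T)^*z\rangle\to0$, a contradiction.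

**Step 2: the second limit.** Let $y_k''=y_k-X^*Xy_k$, which is weakly null. If the claim fails, choose as before $f_k$, pointwise convergent, with $|\langle f_k(T)z,y_k''\rangle|\ge\delta$. For each fixed $l$, $\langle f_l(T)z,y_k''\rangle\to0$ as $k\to\infty$; so we can choose $l(k)\to\infty$ so slowly that $\langle f_{l(k)}(T)z,y_k''\rangle\to0$. Then $e_k=f_k-f_{l(k)}$ is a null sequence. By Lemma 12(b), and since $e_k(U)Xz\in R$,
$$\langle e_k(T)z,y_k\rangle=\langle e_k(U)Xz,y_k\rangle+o(1)=\langle e_k(U)Xz,Xy_k\rangle+o(1),$$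
while $\langle e_k(T)z,X^*Xy_k\rangle=\langle Xe_k(T)z,Xy_k\rangle=\langle e_k(U)Xz,Xy_k\rangle$ by (6). So $\langle e_k(T)z,y_k''\rangle\to0$ and hence $\langle f_k(T)z,y_k''\rangle\to0$, a contradiction. $\square$

The correction $X^*X$ cannot be dropped. For $M_z$ with $n=1$, the vectors $y_k=z^k$ are weakly null, but $[1\otimes z^k](f)=a_k(f)$ has norm $1$, attained at $f=z^k$. Here $X^*X=I$, so $y_k-X^*Xy_k=0$ and the lemma is empty for such $T$. This is why the part of the dilation space in $R$ needs a separate mechanism.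

## 11. Random phases outside $R$, peaking functions inside $R$

First, outside $R$. We want to replace $\sum\alpha_i\|a_i\|^2$ by one inner product $\langle p,q\rangle$, and the mixed terms $\langle a_i,a_j\rangle$ are not small. Random phases make them orthogonal random variables.

**Lemma 16.** Let $a_1,\dots,a_l$ be vectors in a Hilbert space, $|\alpha_i|=1$, and let $t_i$ be independent and uniform on the unit circle. Put $p=\sum t_i\alpha_ia_i$, $q=\sum t_ia_i$, $P=\sum\alpha_i\|a_i\|^2$, $Q=\sum\|a_i\|^2$. Then $\mathbb E|P-\frac12\langle p,q\rangle|\le Q/\sqrt2$.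

*Proof.* We have $\langle p,q\rangle=P+\sum_{i\ne j}t_i\bar t_j\alpha_i\langle a_i,a_j\rangle$, and the functions $1$, $t_i\bar t_j$ $(i\ne j)$ are orthonormal. So
$$\mathbb E\big|P-\tfrac12\langle p,q\rangle\big|^2=\tfrac14|P|^2+\tfrac14\sum_{i\ne j}|\langle a_i,a_j\rangle|^2\le\tfrac14Q^2+\tfrac14Q^2 .$$
Apply the Cauchy–Schwarz inequality. $\square$

The factor $\frac12$ matters: with $s\langle p,q\rangle$ in place of $\frac12\langle p,q\rangle$ the same computation gives the bound $((1-s)^2+s^2)Q^2$ for the second moment. For $s=1$ this is no gain, and $s=\frac12$ minimizes it.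

**Lemma 17.** There are absolute constants $\theta_1<1$ and $C_1$ such that for $L\in Y$ with $\|L\|\le1$, $Z\subset H$ finite-dimensional and $\epsilon>0$, there exist $x,y\in Z^\perp$ with $\|x\|,\|y\|\le C_1$, a function $h\in L^1(\mu)$ of the form
$$h=\sum_ic_iD(Xx_i,Xx_i)\qquad(\text{finite sum},\ x_i\in H,\ c_i\in\mathbb C), \tag{9}$$
and $\kappa\ge0$ with $\|h\|_1+\kappa\le1$ and
$$\big\|L-L_h-[\tfrac12x\otimes(y-X^*Xy)]\big\|\le\epsilon+\theta_1\kappa .$$

*Proof.* **Step 1: splitting.** Take $x_i,c_i$ from Lemma 14, discarding zero coefficients, and write $c_i=\alpha_i|c_i|$ with $|\alpha_i|=1$. Put $x_i^\perp=(1-P_R)x_i$, $w_i=D(x_i^\perp,x_i^\perp)\ge0$, $h$ as in (9), $w=\sum c_iw_i$ and $\kappa=\int\sum|c_i|w_i\,d\mu$. By (5), $\sum c_i[x_i\otimes x_i]=L_h+L_w$, and $\|h\|_1+\kappa\le\sum|c_i|\int D(x_i,x_i)\,d\mu=\sum|c_i|\|x_i\|^2\le1$. If $\kappa=0$, then $w=0$ and $x=y=0$ will do. Let $\kappa>0$.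

**Step 2: choosing the phases.** Let $t_i$ be as in Lemma 16, $x=\sum t_i\alpha_i|c_i|^{1/2}x_i$, $y=\sum t_i|c_i|^{1/2}x_i$, $x^\perp=(1-P_R)x$, $y^\perp=(1-P_R)y$, and $A(t)=\|w-\frac12D(x^\perp,y^\perp)\|_1$. At almost every point of $S$ the matrix $(|c_i|^{1/2}|c_j|^{1/2}D(x_i^\perp,x_j^\perp))_{i,j}$ is positive semidefinite, hence the Gram matrix $(\langle a_i,a_j\rangle)$ of vectors $a_i$. At that point $w=\sum\alpha_i\|a_i\|^2$ and $D(x^\perp,y^\perp)=\langle p,q\rangle$ in the notation of Lemma 16. So Lemma 16 and Fubini give $\mathbb EA\le\theta\kappa$ with $\theta=1/\sqrt2$. Also $\mathbb E\|x\|^2=\mathbb E\|y\|^2=\sum|c_i|\|x_i\|^2\le1$. With $\eta=(1-\theta)/4$,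
$$\mathbb E\big[A+\eta\kappa(\|x\|^2+\|y\|^2)\big]\le(\theta+2\eta)\kappa=\theta_1\kappa,\qquad\theta_1:=\tfrac{1+\theta}2<1 .$$
So some choice of $t$ satisfies $A(t)\le\theta_1\kappa$ and $\|x\|^2+\|y\|^2\le\theta_1/\eta=:C_1^2$. Clearly $x,y\in Z^\perp$.

**Step 3: the error.** By (6), $[x\otimes X^*Xy](f)=\langle Xf(T)x,Xy\rangle=\langle f(U)Xx,Xy\rangle$, so by (5)
$$[x\otimes(y-X^*Xy)](f)=\langle f(U)x,y\rangle-\langle f(U)Xx,Xy\rangle=\int f\,D(x^\perp,y^\perp)\,d\mu .$$
Hence $L-L_h-[\frac12x\otimes(y-X^*Xy)]=(L-\sum c_i[x_i\otimes x_i])+L_{w-\frac12D(x^\perp,y^\perp)}$ has norm at most $\epsilon+\theta_1\kappa$. $\square$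

Now the remaining term $L_h$, which lives in $R$. Inside $R$ we may apply every bounded Borel function of $U$, so we can solve $D(\cdot,v)=h$ pointwise, provided the first vector is large where $h$ is. Lemma 5 makes it large on a fixed share of the mass.

**Lemma 18.** With $c,N$ from Lemma 5: let $h\ne0$ be of the form (9), $u\in H$, $Z'\subset H$ finite, $\epsilon>0$. There are $x''\in H$ and $v\in R$ with $\|x''\|^2\le2\|h\|_1$, $\|v\|^2\le c^{-2}\|h\|_1$, $\|[x''\otimes z']\|<\epsilon$ for $z'\in Z'$, and
$$\|h-D(X(u+x''),v)\|_1\le\big(1-\tfrac1{2N}\big)\|h\|_1+\epsilon .$$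

*Proof.* **Step 1: one vector covering the support of $h$.** We find $z\in H$ with $W:=D(Xz,Xz)>0$ a.e. on $\{h\ne0\}$. This set lies in the finite union of the sets $\{D(Xx_i,Xx_i)>0\}$. So by induction it suffices to show that, for $a,b\in H$ and all but countably many $t>0$, $D(X(a+tb),X(a+tb))>0$ a.e. on $\Omega=\{D(Xa,Xa)>0\}\cup\{D(Xb,Xb)>0\}$. Fix a representative of the Gram matrix of $Xa,Xb$ that is positive semidefinite everywhere. The null vectors of a positive semidefinite form are a subspace. If the form at some point vanishes at $a+tb$ and at $a+t'b$ with $t\ne t'$, it vanishes at $a$ and $b$, and the point is not in $\Omega$. So the exceptional subsets of $\Omega$ for distinct $t$ are disjoint, and only countably many of them have positive $\mu$-measure.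

**Step 2: approximating $|h|$ and inserting a null sequence.** Let $0<\epsilon_1<\frac12\min(\|h\|_1,\epsilon)$. The function $|h|/W$ ($0$ where $W=0$) is non-negative and in $L^1(W\mu)$. Strictly positive continuous functions are dense in the non-negative cone of $L^1(W\mu)$: approximate by a real $q\in C(S)$, and use $\max(q,0)$ plus a small constant. So there is $0<\varphi\in C(S)$ with $\|\varphi^2W-|h|\|_1<\epsilon_1$. Apply Lemma 5 to $\varphi$ and $\nu=\varphi^2W\mu$, and put $b_j=f_j(T)z$. By (6) and (3), $Xb_j=f_j(U)Xz$ and $D(Xb_j,Xb_j)=|f_j|^2W$. By Lemma 12(b),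
$$\limsup_j\|b_j\|^2=\limsup_j\int|f_j|^2W\,d\mu\le\int\varphi^2W\,d\mu\le\|h\|_1+\epsilon_1<2\|h\|_1 .$$
Also $[b_j\otimes z'](f)=\langle f(T)z,f_j(T)^*z'\rangle$ gives $\|[b_j\otimes z']\|\le\|z\|\,\|f_j(T)^*z'\|\to0$ by class $C_{\cdot0}$. Fix $j$ so large that $\|b_j\|^2\le2\|h\|_1$ and $\|[b_j\otimes z']\|<\epsilon$ for $z'\in Z'$, and write $b=b_j$, $\omega=\omega_j$.

**Step 3: the sign of $b$.** The vector $u$ must not cancel $b$. By the parallelogram identity, a.e.
$$D(Xu+Xb,Xu+Xb)+D(Xu-Xb,Xu-Xb)\ge2D(Xb,Xb).$$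
So at almost every point of $\omega$ one of the two terms is at least $D(Xb,Xb)$, and we can choose $x''=\pm b$ such that with $g:=D(X(u+x''),X(u+x''))$ the set $\omega'=\{\zeta\in\omega:g\ge D(Xb,Xb)\}$ has $\nu(\omega')\ge\frac12\nu(\omega)\ge\nu(S)/2N$. On $\omega'$ we have $g\ge|f_j|^2W\ge c^2\varphi^2W$.

**Step 4: solving for $v$.** Let $k=h\min(1,\varphi^2W/|h|)$ ($k=0$ where $h=0$). Then $|k|\le\varphi^2W$, $|k|\le|h|$ and $\|h-k\|_1\le\epsilon_1$. Let $\bar\psi=k\chi_{\omega'}/g$, and $\psi=0$ where $g=0$; on $\omega'\cap\{g=0\}$ we have $\varphi^2W=0$ and so $k=0$. Then $|\psi|\le c^{-2}$. Put $v=\psi(U)X(u+x'')\in R$. By (3), $D(X(u+x''),v)=\bar\psi g=k\chi_{\omega'}$ and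
$$\|v\|^2=\int|\psi|^2g\,d\mu=\int|\psi||k|\chi_{\omega'}\,d\mu\le c^{-2}\|h\|_1 .$$
Finally
$$\|h-k\chi_{\omega'}\|_1\le\epsilon_1+\nu(S\setminus\omega')\le\epsilon_1+\big(1-\tfrac1{2N}\big)(\|h\|_1+\epsilon_1)\le\big(1-\tfrac1{2N}\big)\|h\|_1+\epsilon. \qquad\square$$

## 12. Factorization of every functional in $Y$

**Theorem 4.** Let $H$ be separable, let $T$ have a spherical dilation, and let $T$ satisfy (A), (Iso) and be of class $C_{\cdot0}$. Then every $L\in Y$ equals $[x\otimes y]$ for some $x,y\in H$ with $\|x\|,\|y\|\le C_n\|L\|^{1/2}$, where $C_n$ depends only on $n$.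

*Proof.* Let $\theta_0=\max(\theta_1,1-\frac1{2N})<1$. We construct $x_m,y_m$ for which the error $L_m:=L-[x_m\otimes y_m]\in Y$ shrinks by a fixed factor at each stage. Start with $x_0=y_0=0$. Given $x_m,y_m$, let $s=\|L_m\|$. If $s=0$, stop. Otherwise let $\epsilon=(1-\theta_0)s/12$.

**Step 1: the part outside $R$.** Let $Z_1\subset Z_2\subset\cdots$ be finite-dimensional subspaces with dense union in $H$. Apply Lemma 17 to $L_m/s$ with $Z=Z_k$ and $\epsilon/s$, and multiply by $s$ (the vectors by $\sqrt s$). This gives $x^k,y^k\in Z_k^\perp$ of norm at most $C_1\sqrt s$, functions $h^k$ of the form (9) and numbers $\kappa^k\ge0$ with $\|h^k\|_1+\kappa^k\le s$ and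
$$\big\|L_m-L_{h^k}-[\tfrac12x^k\otimes(y^k-X^*Xy^k)]\big\|\le\epsilon+\theta_1\kappa^k .$$
The sequences $(x^k)$, $(y^k)$ are bounded with $x^k,y^k\in Z_k^\perp$, hence weakly null. By Lemma 15 we can fix $k$ such that $x'=\frac12x^k$ and $y'=y^k-X^*Xy^k$ satisfy $\|[x'\otimes y_m]\|<\epsilon$ and $\|[x_m\otimes y']\|<\epsilon$. Note $\|y'\|\le\|y^k\|$, because $0\le X^*X\le I$. Write $h=h^k$, $\kappa=\kappa^k$.

**Step 2: the part in $R$.** Apply Lemma 18 with $u=x_m+x'$ and $Z'=\{y_m,y'\}$; if $h=0$ take $x''=0$, $v=0$. Put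
$$x_{m+1}=x_m+x'+x'',\qquad y_{m+1}=y_m+y'+X^*v .$$

**Step 3: the new error.** By (6), $[x_{m+1}\otimes X^*v](f)=\langle Xf(T)x_{m+1},v\rangle=\langle f(U)Xx_{m+1},v\rangle$, so $[x_{m+1}\otimes X^*v]=L_{D(Xx_{m+1},v)}$. Expanding the remaining products,
$$L_{m+1}=\big(L_m-L_h-[x'\otimes y']\big)+L_{h-D(Xx_{m+1},v)}-[x'\otimes y_m]-[x''\otimes y_m]-[x_m\otimes y']-[x''\otimes y'].$$
The first bracket has norm at most $\epsilon+\theta_1\kappa$, the second term at most $(1-\frac1{2N})\|h\|_1+\epsilon$, and each of the last four at most $\epsilon$. So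
$$\|L_{m+1}\|\le\theta_0(\kappa+\|h\|_1)+6\epsilon\le\theta_0s+\tfrac{1-\theta_0}2s=\tfrac{1+\theta_0}2\|L_m\| .$$

**Step 4: convergence.** The increments satisfy $\|x'+x''\|\le(\frac12C_1+\sqrt2)\sqrt s$ and $\|y'+X^*v\|\le(C_1+c^{-1})\sqrt s$, so they are at most $C\|L_m\|^{1/2}$ with $C$ depending only on $n$. Since $\|L_m\|\le(\frac{1+\theta_0}2)^m\|L\|$, they are summable. Hence $x_m\to x$, $y_m\to y$ in norm, $\|x\|,\|y\|\le C_n\|L\|^{1/2}$, and $[x\otimes y]=\lim[x_m\otimes y_m]=L$. $\square$

## 13. Proofs of Theorems 1, 2 and 3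

*Proof of Theorems 1 and 2.* By Lemma 1, Theorem 1 follows from Theorem 2(a). Let $T$ be as in Theorem 2 and suppose $T$ is transitive. By Section 7 we may assume $\dim H\ge2$; then $H$ is separable, the standing assumption holds, $\mu$ is Henkin and (A) holds. (Iso) holds by Lemma 8 in case (a) and by hypothesis in case (b). By Lemma 13, $R=0$ or $R_*=0$, so $T^*$ or $T$ is of class $C_{\cdot0}$. The tuple $T^*$ is again transitive and has the spherical dilation $U^*$. It satisfies (A), since $f_j(T^*)=\tilde f_j(T)^*$, and (Iso), since $F(T^*)=\tilde F(T)^*$ and $|\tilde F|=|F|$. So, replacing $T$ by $T^*$ if necessary, we may assume that $T$ is of class $C_{\cdot0}$. Theorem 4 applied to $E_0\in Y$ gives $x,y\in H$ with $\langle p(T)x,y\rangle=p(0)$ for all polynomials $p$. By Lemma 2, $T$ has a non-trivial joint invariant subspace, a contradiction. $\blacksquare$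

*Proof of Theorem 3.* (i)$\Rightarrow$(iii). For class $C_{\cdot0}$ this is Theorem 4. Let $T$ be of class $C_{0\cdot}$. Then $T^*$ is of class $C_{\cdot0}$ and satisfies (A) and (Iso), as in the previous proof. For $L\in Y$ put $\tilde L(f)=\overline{L(\tilde f)}$. The map $L\mapsto\tilde L$ is isometric and conjugate-linear, and $\tilde E_\lambda=E_{\bar\lambda}$, so $\tilde L\in Y$. By Theorem 4 for $T^*$, $\tilde L(f)=\langle f(T^*)x,y\rangle$ with $\|x\|,\|y\|\le C_n\|L\|^{1/2}$. Since $\tilde f(T^*)=f(T)^*$,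
$$L(f)=\overline{\tilde L(\tilde f)}=\overline{\langle f(T)^*x,y\rangle}=\langle f(T)y,x\rangle ,$$
so $L=[y\otimes x]$.

(iii)$\Rightarrow$(ii). Write $E_\lambda=[x\otimes y]$ on $A(\mathbb B)$. For $F\in H^\infty(\mathbb B)$, $\langle F(T)x,y\rangle=\lim_{r\to1}\langle F_r(T)x,y\rangle=\lim_{r\to1}F(r\lambda)=F(\lambda)$.

(ii)$\Rightarrow$(i). Let $\lambda\in\mathbb B$ with $x,y$ as in (ii). By multiplicativity (Lemma 7), for all $m$,
$$|F(\lambda)|^m=|\langle F^m(T)x,y\rangle|=|\langle F(T)^mx,y\rangle|\le\|F(T)\|^m\|x\|\|y\| .$$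
Taking $m$-th roots and letting $m\to\infty$, $|F(\lambda)|\le\|F(T)\|$. Hence $|F|\le\|F(T)\|\le|F|$. $\blacksquare$
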